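
\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\theoremstyle{definition}
\newtheorem{remark}[theorem]{Remark}
\numberwithin{equation}{section}

\title{Smooth limits of complete intersection space curves of type $(4,5)$}


\begin{abstract}
Let $k$ be an algebraically closed field of characteristic zero. There are smooth curves in $\mathbb P^3_k$ that have the degree and the canonical sheaf of a complete intersection of type $(4,5)$ without being complete intersections. We prove that no such curve is a specialization of complete intersections of type $(4,5)$: every smooth specialization of complete intersection curves of type $(4,5)$ is a complete intersection. A family of curves gives a family of rank $2$ bundles over a discrete valuation ring, and the torsion of the $H^2$ of this family carries a nondegenerate skew-symmetric linking form. For a specialization that is not a complete intersection, the relevant cohomology module would be generated by one element. This makes the form symmetric as well, which is impossible when $2$ is invertible. The same argument,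 combined with a height estimate, shows that a split rank $2$ bundle on $\mathbb P^3$ cannot degenerate to a nonsplit bundle whose module $H^1_*$ is cyclic. Together with a study of subcanonical curves on cubic surfaces, this settles the types $(5,5)$ and $(5,6)$.
\end{abstract}

\section{Introduction}

\subsection{The question}

Let $k$ be an algebraically closed field of characteristic zero. A \emph{curve} in $\mathbb P^3=\mathbb P^3_k$ is a closed one-dimensional subscheme. A complete intersection curve $C$ of surfaces of degrees $a\le b$ has degree $ab$, and by adjunction $\omega_C\cong\mathcal O_C(a+b-4)$. We ask how much of this structure survives in a smooth limit.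

A smooth connected curve $C_0\subset\mathbb P^3$ is a \emph{smooth specialization of complete intersection curves of type $(a,b)$} if there is a flat family $\{C_t\}_{t\in T}$ of curves in $\mathbb P^3$ over an irreducible base $T$, with $0\in T$, such that $C_t$ is a smooth complete intersection of surfaces of degrees $a$ and $b$ for all $t$ in a dense open subset of $T$. Suppose that, in a one-parameter family, the two equations of $C_t$ have limits without common factor. Then these limits define a complete intersection of degree $ab$ that contains $C_0$, and it equals $C_0$ because the degrees agree and a complete intersection has no embedded points. The danger is that the limits acquire a common factor and no longer cut out $C_0$. Two things survive in any case: the degree, and the isomorphism between $\omega$ and a multiple of the hyperplane class. A smooth connected curve $C$ of degree $ab$ with $\omega_C\cong\mathcal O_C(a+b-4)$ is called \emph{subcanonical of type $(a,b)$}. The following facts are known.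
\begin{itemize}
\item[(i)] Every smooth specialization of complete intersection curves of type $(a,b)$ is subcanonical of type $(a,b)$.
\item[(ii)] If $a\le4$, every smooth specialization of complete intersection curves of type $(a,b)$ is a complete intersection, except possibly when $(a,b)=(4,5)$.
\item[(iii)] There are smooth subcanonical curves of type $(4,5)$, that is, smooth connected curves $C$ of degree $20$ with $\omega_C\cong\mathcal O_C(5)$, that are not complete intersections.
\end{itemize}
So among the types with $a\le4$ only $(4,5)$ is left, and there degree and canonical sheaf do not decide. Can one of the curves in (iii) be a specialization of complete intersections of type $(4,5)$? We shall see in \S\ref{sec:numbers} that the dimension counts coming from semicontinuity and duality are consistent with such a limit. The obstruction is a sign.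

\subsection{Results}

Types are written $(a,b)$ with $1\le a\le b$. We put $S=k[x,y,z,w]$, and for a sheaf $G$ on a projective space we put $H^i_*(G)=\bigoplus_{n\in\mathbb Z}H^i(G(n))$. A graded module is \emph{monogenic} (or cyclic) if it is generated by one homogeneous element; the zero module is allowed. A bundle is \emph{split} if it is a direct sum of line bundles.

\begin{theorem}\label{thm:A}
Let $k$ be algebraically closed of characteristic $0$. Every smooth specialization of complete intersection curves of type $(4,5)$ in $\mathbb P^3_k$ is a complete intersection. Hence no smooth subcanonical curve of type $(4,5)$ that is not a complete intersection is a specialization of complete intersection curves of type $(4,5)$.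
\end{theorem}

\begin{theorem}\label{thm:B}
Let $R$ be a discrete valuation ring with residue field $k$ (any field) and fraction field $K$, and suppose $2\in R^\times$. Let $\mathcal F$ be a rank $2$ bundle on $\mathbb P^3_R$ whose generic fiber $\mathcal F_K$ is split. If the $S$-module $H^1_*(F)$ of the special fiber $F$ is generated by one homogeneous element, then $F$ is split.
\end{theorem}

\begin{theorem}\label{thm:C}
Let $k$ be algebraically closed of characteristic $0$.
\begin{enumerate}
\item[\textup{(1)}] If $C_0$ is a smooth specialization of complete intersection curves of type $(a,b)$ and its Rao module $H^1_*(\mathcal I_{C_0})$ is monogenic, then $C_0$ is a complete intersection.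
\item[\textup{(2)}] If $b\in\{a,a+1\}$ and $C_0$ is a smooth specialization of complete intersection curves of type $(a,b)$ with $h^0(\mathcal I_{C_0}(a-2))=0$, then $C_0$ is a complete intersection.
\item[\textup{(3)}] Every smooth specialization of complete intersection curves of type $(5,5)$ or $(5,6)$ is a complete intersection.
\item[\textup{(4)}] For $(a,b)=(4,5),(5,5),(5,6)$, the smooth complete intersections of type $(a,b)$ form an open and closed subset of the open subscheme of the Hilbert scheme that parametrizes smooth connected curves.
\end{enumerate}
\end{theorem}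

\subsection{The idea}

By Serre's correspondence a one-parameter family of curves of type $(4,5)$ becomes a family $\mathcal F$ of rank $2$ bundles over a discrete valuation ring $R$. Its generic fiber is $\mathcal O\oplus\mathcal O(-1)$, and the special curve is a complete intersection if and only if the special fiber $F$ is split. If $F$ is not split, it turns out to come from a double structure on a line, and $M=H^1_*(F)$ is a cyclic module. Since $H^1_*$ vanishes generically, $M$ must disappear as one moves away from the special fiber. In the lowest degree of $M$ the bundle has no sections, so there $M$ can only cancel against $H^2_*$. The cancellation is recorded by the torsion $R$-modules $Q_n=H^2(\mathcal F(n))$.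

On $Q=\bigoplus Q_n$ there is a pairing formed like the linking form of topology: divide a class by a power of the uniformizer, then cup. It is skew-symmetric because a rank $2$ bundle has a symplectic form, and it is nondegenerate by Serre duality. Suppose $Q\ne0$. If $M$ is cyclic, then the lowest nonzero piece of $Q$ is a cyclic $R$-module, with generator $\epsilon$ say, and the piece dual to it turns out to be generated by $h\epsilon$ for some form $h$. The pairing of these two pieces is determined by the single value $\langle\epsilon,h\epsilon\rangle=\langle h\epsilon,\epsilon\rangle$. By skew-symmetry this value equals its own negative, so it is $0$. This contradicts nondegeneracy; hence $Q=0$.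

Sections \ref{sec:bundles} to \ref{sec:key} prove Theorem~\ref{thm:A}. Section~\ref{sec:B} proves Theorem~\ref{thm:B}, which needs a further argument because the part of $M$ that cancels against $H^0_*$ must be treated as well. Section~\ref{sec:C} proves Theorem~\ref{thm:C}.

\subsection{Conventions and standard facts}

The base $T$ is a $k$-scheme of finite type, points $t\in T$ are closed points, and a flat family is a closed subscheme $\mathcal C\subset\mathbb P^3\times T$ flat over $T$.

\emph{Horrocks' criterion.} Let $G$ be a bundle on $\mathbb P^3$ over a field with $H^1_*(G)=H^2_*(G)=0$. Then $G$ is split. Indeed $H^0_*(G)$ is then a finitely generated graded module of depth $4$ over the polynomial ring in four variables, hence free by the Auslander--Buchsbaum formula. If $G$ has rank $2$, then $G^\vee\cong G\otimes(\det G)^{-1}$, so $H^2_*(G)$ is dual to $H^1_*(G)$ up to a shift, and $H^1_*(G)=0$ suffices.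

\emph{Serre's correspondence.} If a section of a rank $2$ bundle $E$ on $\mathbb P^3$ vanishes in a scheme $Y$ of pure codimension $2$, then there is an exact sequence $0\to\mathcal O\to E\to\mathcal I_Y\otimes\det E\to0$, the curve $Y$ is a local complete intersection, $\deg Y=c_2(E)$, and $\omega_Y\cong\det E\otimes\mathcal O_Y(-4)$. Conversely, let $C$ be a local complete intersection of codimension $2$ in a regular scheme and $L$ a line bundle. An extension of $\mathcal I_C\otimes L$ by $\mathcal O$ has locally free middle term if its class generates the sheaf $\mathcal Ext^1(\mathcal I_C\otimes L,\mathcal O)$ at every point. The determinant of the middle term is then $L$, because this holds outside the codimension $2$ subset $C$.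

\section{From curves to bundles}\label{sec:bundles}

Let $C_0$ be a smooth specialization of complete intersection curves of type $(a,b)$, and put
\[
s=b-a\ge0,\qquad e=a+b-4 .
\]

\subsection{The family of bundles}

\emph{Reduction to a smooth curve.} Let $U\subset T$ be the dense open set of the definition. If $0\in U$, replace the family by the constant family $C_0\times\mathbb A^1$. If $0\notin U$, choose an irreducible curve in $T_{\mathrm{red}}$ through $0$ that meets $U$ (\cite[\S6, Lemma]{Mumford}), normalize it, pull the family back, choose a point over $0$ and call it $0$ again, and shrink. So we may assume that $T$ is a smooth irreducible affine curve and that $C_t$ is a smooth complete intersection of type $(a,b)$ for all $t\ne0$. All fibers of $\mathcal C\to T$ are now smooth and connected, so $\mathcal C\to T$ is smooth and $\mathcal C$ is a regular integral surface. Let $R=\mathcal O_{T,0}$, let $\pi$ be a uniformizer and $K=\operatorname{Frac}R$; after shrinking, $\pi$ is a function on $T$ whose only zero is $0$. Put $X=\mathbb P^3_R$.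

\emph{The canonical sheaf.} Let $\mathcal L=\omega_{\mathcal C/T}(-e)$. By adjunction $\mathcal L$ is trivial on $C_t$ for $t\ne0$, so $h^0(\mathcal L|_{C_t})=1$. By Grauert's theorem the direct image of $\mathcal L$ on $T\setminus\{0\}$ is a line bundle compatible with base change, and a local generator of it vanishes nowhere on the fibers. This line bundle extends to $T$, so after shrinking $T$ around $0$ it is trivial, and we get a section of $\mathcal L$ that generates $\mathcal L$ over $\mathcal C\setminus C_0$. As a rational section of $\mathcal L$ it has divisor $mC_0$ for some $m\in\mathbb Z$, because $C_0$ is integral. Since $C_0$ is the divisor of $\pi$ on $\mathcal C$, multiplying by $\pi^{-m}$ gives a generator on all of $\mathcal C$. So $\mathcal L\cong\mathcal O_{\mathcal C}$. In particular $\omega_{C_0}\cong\mathcal O_{C_0}(e)$; as the degree is constant in flat families, this proves fact (i).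

From now on we write $\mathcal C$ also for the restriction of the family to $\operatorname{Spec}R$, so that $\mathcal C\subset X$.

\begin{lemma}\label{lem:bundle}
There is a rank $2$ bundle $\mathcal F$ on $X$, with special fiber $F$ on $\mathbb P^3$, such that
\begin{enumerate}
\item[\textup{(1)}] $\det\mathcal F\cong\mathcal O_X(-s)$;
\item[\textup{(2)}] $H^1(\mathcal F_K(n))=0$ for all $n$;
\item[\textup{(3)}] there is an exact sequence $0\to\mathcal O(-b)\to F\to\mathcal I_{C_0}(a)\to0$, and $c_2(F)=0$, $h^0(F)\ge1$;
\item[\textup{(4)}] if $F$ is split, then $C_0$ is a complete intersection of type $(a,b)$.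
\end{enumerate}
\end{lemma}

\begin{proof}
Since $\mathcal C$ is smooth over $R$, it is a local complete intersection of codimension $2$ in $X$, and
\[
\mathcal Ext^1(\mathcal I_{\mathcal C}(a+b),\mathcal O_X)\cong\mathcal Ext^2(\mathcal O_{\mathcal C},\mathcal O_X)(-a-b)\cong\omega_{\mathcal C/R}(4-a-b)\cong\mathcal O_{\mathcal C}.
\]
As $\mathcal Hom(\mathcal I_{\mathcal C}(a+b),\mathcal O_X)=\mathcal O_X(-a-b)$ and $H^1(\mathcal O_X(-a-b))=H^2(\mathcal O_X(-a-b))=0$, the local-to-global sequence gives $\operatorname{Ext}^1(\mathcal I_{\mathcal C}(a+b),\mathcal O_X)\cong H^0(\mathcal O_{\mathcal C})$. By Serre's correspondence the extension with class $1$ has locally free middle term $\mathcal E$, and $\det\mathcal E\cong\mathcal O_X(a+b)$. Put $\mathcal F=\mathcal E(-b)$. Then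
\begin{equation}\label{eq:serre}
0\to\mathcal O_X(-b)\to\mathcal F\to\mathcal I_{\mathcal C}(a)\to0,
\end{equation}
and $\det\mathcal F\cong\mathcal O_X(a-b)$, which is (1).

(2) By \eqref{eq:serre}, $H^1(\mathcal F_K(n))\cong H^1(\mathcal I_{\mathcal C_K}(n+a))$. By semicontinuity the dimension of this space is at most $h^1(\mathcal I_{C_t}(n+a))$ for any $t\ne0$, and this is $0$ because $C_t$ is a complete intersection.

(3) The sheaves $\mathcal O_{\mathcal C}$ and $\mathcal I_{\mathcal C}$ are $R$-flat, so \eqref{eq:serre} restricts to the stated sequence. The bundle $F(b)$ has Chern classes $a+b$ and $ab$; hence $c_2(F)=ab-(a+b)b+b^2=0$. By semicontinuity $h^0(\mathcal I_{C_0}(a))\ge1$, and $H^0(F)\to H^0(\mathcal I_{C_0}(a))$ is onto because $H^1(\mathcal O(-b))=0$.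

(4) If $F\cong\mathcal O(p)\oplus\mathcal O(q)$, then $p+q=-s$ and $pq=c_2(F)=0$, so $\{p,q\}=\{0,-s\}$. By (3), $C_0$ is the zero scheme of a section of $F(b)\cong\mathcal O(b)\oplus\mathcal O(a)$.
\end{proof}

\subsection{The sections of the special bundle}

If $C_0$ is not a complete intersection, we look at the special bundle through a section of lowest possible degree.

\begin{lemma}\label{lem:Y}
If $C_0$ is not a complete intersection, there are an integer $r\ge1$ and a nonempty locally complete intersection curve $Y\subset\mathbb P^3$ with
\begin{gather}
0\to\mathcal O(r)\to F\to\mathcal I_Y(-s-r)\to0,\label{eq:Y}\\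
\deg Y=r(r+s),\qquad\omega_Y\cong\mathcal O_Y(-s-2r-4),\qquad h^0(\mathcal I_{C_0}(a-r))\ne0.\notag
\end{gather}
\end{lemma}

\begin{proof}
Let $r$ be maximal with $h^0(F(-r))\ne0$. By Lemma~\ref{lem:bundle}(3), $r\ge0$. A nonzero section of $F(-r)$ vanishes on no surface: otherwise we could divide it by an equation of the surface, against the maximality of $r$. So its zero scheme $Y$ is empty or of pure codimension $2$. In either case $c_2(F(-r))=r^2+sr$ is the degree of $Y$, with $\deg\emptyset=0$.

If $r=0$, then $\deg Y=0$ and $Y=\emptyset$. Then $F$ is an extension of $\mathcal O(-s)$ by $\mathcal O$, hence split, and $C_0$ is a complete intersection by Lemma~\ref{lem:bundle}(4), a contradiction. So $r\ge1$, the degree is positive, and $Y\ne\emptyset$. Serre's correspondence for $F(-r)$, whose determinant is $\mathcal O(-s-2r)$, gives \eqref{eq:Y} and $\omega_Y$. Finally $h^0(F(-r))=h^0(\mathcal I_{C_0}(a-r))$ by Lemma~\ref{lem:bundle}(3), because $\mathcal O(-b-r)$ has neither $H^0$ nor $H^1$.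
\end{proof}

For $r=1$ and $s\le1$ the curve $Y$ has degree at most $2$ but a very negative canonical sheaf. This determines it almost completely.

\begin{lemma}\label{lem:double}
In Lemma~\ref{lem:Y} the case $(s,r)=(0,1)$ is impossible. If $(s,r)=(1,1)$, then $Y$ is a double structure on a line, which we may take to be $L=\{x=y=0\}$, and there are forms $f,g\in k[z,w]$ of degree $6$ without common zero such that
\begin{equation}\label{eq:M}
M:=H^1_*(F)\cong\bigl(k[z,w]/(f,g)\bigr)(3).
\end{equation}
In particular $M$ is generated by one element of degree $-3$, and $\dim M_{-3}=1$. Moreover $h^0(F(-3))=0$.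
\end{lemma}

\begin{proof}
If $(s,r)=(0,1)$, then $Y$ is a curve of degree $1$ without embedded points, that is, a line, and $\omega_Y\cong\mathcal O_Y(-6)$. But $\omega_Y\cong\mathcal O_Y(-2)$ for a line.

Let $(s,r)=(1,1)$. Then $\deg Y=2$ and $\omega_Y\cong\mathcal O_Y(-7)$, so
\[
-\chi(\mathcal O_Y)=\chi(\omega_Y)=-14+\chi(\mathcal O_Y),\qquad \chi(\mathcal O_Y)=7 .
\]
A reduced curve of degree $2$ without embedded or isolated points is a plane conic, possibly reducible ($\chi=1$), or a pair of disjoint lines ($\chi=2$). So $Y$ is not reduced. It is a locally Cohen--Macaulay double structure on a line $L$, say $L=\{x=y=0\}$.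

Let $\mathcal N=\mathcal I_L/\mathcal I_Y\subset\mathcal O_Y$. It has no sections with finite support, and at the generic point of $L$ it has length $2-1=1$. Hence $\mathcal I_L\mathcal N$ vanishes at the generic point of $L$, and as a subsheaf of $\mathcal O_Y$ it has no sections with finite support; so $\mathcal I_L\mathcal N=0$. Thus $\mathcal N$ is a torsion-free $\mathcal O_L$-module of rank one, $\mathcal N\cong\mathcal O_L(p)$. From $7=\chi(\mathcal O_L)+\chi(\mathcal O_L(p))=p+2$ we get $p=5$. Since $\mathcal I_L^2\subset\mathcal I_Y$, the quotient map is a surjection $\mathcal I_L/\mathcal I_L^2\cong\mathcal O_L(-1)^2\to\mathcal O_L(5)$. It is given by the images $f,g\in k[z,w]_6$ of $x,y$, and these have no common zero on $L$.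

Take cohomology of $0\to\mathcal I_Y\to\mathcal I_L\to\mathcal O_L(5)\to0$. We have $H^1_*(\mathcal I_L)=0$, the ideal $H^0_*(\mathcal I_L)$ is generated by $x,y$, and $H^0_*(\mathcal O_L(5))=k[z,w](5)$. Therefore
\[
H^1_*(\mathcal I_Y)\cong\bigl(k[z,w]/(f,g)\bigr)(5).
\]
Since $H^1_*$ and $H^2_*$ of line bundles vanish, \eqref{eq:Y} gives $M\cong H^1_*(\mathcal I_Y)(-2)$, which is \eqref{eq:M}. Finally $h^0(F(-3))\le h^0(\mathcal O(-2))+h^0(\mathcal I_Y(-5))=0$.
\end{proof}

\subsection{No planes, no quadrics}

To force $r=1$ for type $(4,5)$ we exclude surfaces of degree at most $2$ through $C_0$.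

\begin{lemma}\label{lem:quadric}
Let $a,b\ge3$, $d=ab$, $e=a+b-4$. A smooth connected curve $C$ of degree $d$ with $\omega_C\cong\mathcal O_C(e)$ lies in no plane and on no quadric.
\end{lemma}

\begin{proof}
If $C$ lies in a plane, then $\omega_C\cong\mathcal O_C(d-3)$, so $e=d-3$, that is, $(a-1)(b-1)=0$, which is false. So a quadric $\mathcal Q\supset C$ is integral.

\emph{$\mathcal Q$ smooth, $C$ of type $(p,q)$.} Here $p,q>0$, because otherwise the connected curve $C$ is a line. By adjunction $\mathcal O_C(D)$ is trivial for $D=(p-2-e,\,q-2-e)$. Since $H^1(\mathcal O_{\mathcal Q}(D-C))=H^1(\mathcal O_{\mathcal Q}(-2-e,-2-e))=0$, the constant section of $\mathcal O_C(D)$ lifts to $\mathcal Q$. So $D=(d_1,d_2)$ with $d_1,d_2\ge0$. Now $0=D\cdot C=d_1q+d_2p$ gives $D=0$. Thus $p=q=e+2$ and $d=2(e+2)$, that is, $(a-2)(b-2)=0$, which is false.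

\emph{$\mathcal Q$ a cone.} By \cite[Ex.~V.2.9]{Hartshorne}, either $d=2\alpha$ and the genus is $g=(\alpha-1)^2$, or $d=2\alpha+1$ and $g=\alpha^2-\alpha$. Use $2g-2=de$. In the first case $2\alpha^2-4\alpha=2\alpha e$, so $\alpha=e+2$ and $d=2(e+2)$, excluded as before. In the second case $2\alpha^2-2\alpha-2=(2\alpha+1)e$. Doubling, and using $2\alpha\equiv-1$ modulo $2\alpha+1$, we get $0\equiv1+2-4=-1$. So $d=2\alpha+1$ divides $1$, which is false since $d\ge9$.
\end{proof}

\begin{proposition}\label{prop:candidate}
Let $C_0$ be a smooth specialization of type $(4,5)$ that is not a complete intersection. Then $r=1$ in Lemma~\ref{lem:Y}. In particular $F$ is the extension \eqref{eq:Y} given by a double line, $M=H^1_*(F)\cong(k[z,w]/(f,g))(3)$ as in \eqref{eq:M}, and $h^0(F(-3))=0$.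
\end{proposition}

\begin{proof}
Here $s=1$. Since $h^0(\mathcal I_{C_0}(4-r))\ne0$, we have $4-r\ge1$. For $r=3$ or $r=2$ the curve $C_0$ would lie in a plane or on a quadric; as $C_0$ is subcanonical of type $(4,5)$, this contradicts Lemma~\ref{lem:quadric}. So $r=1$, and Lemma~\ref{lem:double} applies.
\end{proof}

\section{What a bad limit would have to look like}\label{sec:numbers}

\subsection{Two torsion modules}\label{sub:setup}

We fix the notation for this section and for \S\S\ref{sec:linking}--\ref{sec:B}. Let $R$ be a discrete valuation ring with uniformizer $\pi$, residue field $k$ (any field) and fraction field $K$. Put $X=\mathbb P^3_R$, $S=k[x,y,z,w]$, $S_R=R[x,y,z,w]$. Let $\mathcal F$ be a rank $2$ bundle on $X$ with special fiber $F$, with $\det\mathcal F\cong\mathcal O_X(c)$ and $H^1(\mathcal F_K(n))=0$ for all $n$. Since $\mathcal F^\vee\cong\mathcal F(-c)$, Serre duality gives $H^2(\mathcal F_K(n))=0$ for all $n$ as well. Put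
\[
N_n=H^1(X,\mathcal F(n)),\qquad Q_n=H^2(X,\mathcal F(n)),\qquad M_n=H^1(\mathbb P^3_k,F(n)).
\]
The $R$-modules $N_n$ and $Q_n$ are finitely generated and vanish after tensoring with $K$; so they have finite length. For an $R$-module $P$ let $P[\pi]$ be the kernel of multiplication by $\pi$. The cohomology of $0\to\mathcal F\xrightarrow{\pi}\mathcal F\to F\to0$ gives exact sequences
\begin{gather}
0\to N_n/\pi N_n\to M_n\to Q_n[\pi]\to0,\label{eq:NMQ}\\
0\to H^0(\mathcal F(n))/\pi H^0(\mathcal F(n))\to H^0(F(n))\to N_n[\pi]\to0,\label{eq:H0N}
\end{gather}
compatible, for varying $n$, with multiplication by forms in $S_R$. They show what becomes of $M_n$. The classes that lift to the family form the subspace $N_n/\pi N_n$. Because $N_n$ has finite length, its dimension is that of $N_n[\pi]$, so it is matched by sections of $F(n)$ that do not lift. The classes that do not lift contribute to $Q_n$.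

\subsection{A numerically consistent candidate}\label{sub:count}

In \S\S\ref{sub:count}--\ref{sub:simple}, which motivate the general argument and are not used later, suppose that $\mathcal F$ comes from a specialization as in Proposition~\ref{prop:candidate}. So $k$ is algebraically closed of characteristic $0$, $c=-1$, and $\mathcal F_K\cong\mathcal O\oplus\mathcal O(-1)$ by Horrocks' criterion and $c_2=0$. For $n\le1$, \eqref{eq:Y} gives $h^0(F(n))=h^0(\mathcal O(n+1))$. The $R$-module $H^0(\mathcal F(n))$ is free of rank $h^0(\mathcal O(n))+h^0(\mathcal O(n-1))$, and $\dim N_n[\pi]=\dim N_n/\pi N_n$. So \eqref{eq:NMQ} and \eqref{eq:H0N} yield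
\[
\dim Q_n[\pi]=\dim M_n-h^0(\mathcal O(n+1))+h^0(\mathcal O(n))+h^0(\mathcal O(n-1))\qquad(n\le1).
\]
By \eqref{eq:M}, $\dim M_n=0$ for $n<-3$ and $\dim M_n=1,2,3,4$ for $n=-3,-2,-1,0$. Hence for these four values of $n$
\[
\dim Q_n[\pi]=1,\quad 2,\quad 3-1=2,\quad 4-4+1=1 .
\]
In all other degrees $Q_n=0$: for $n<-3$ because $M_n=0$, and for $n>0$ because $Q_n/\pi Q_n$ embeds in $H^2(F(n))$, which is dual to $M_{-3-n}=0$. For $n>0$ the count gives $0$ as well: then also $h^3(F(n))=h^0(F(-3-n))=0$, so $h^0(F(n))-\dim M_n=\chi(F(n))=\chi(\mathcal F_K(n))=\operatorname{rank}H^0(\mathcal F(n))$.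

By \eqref{eq:NMQ}, $Q[\pi]=\bigoplus Q_n[\pi]$ is a cyclic module generated in degree $-3$. Its Hilbert function $1,2,2,1$ is that of $k[z,w]$ modulo a quadratic and a cubic form without common zero, and it has the symmetry $n\leftrightarrow-3-n$ that duality demands. So these dimension counts give no contradiction.

\subsection{The contradiction in the simplest case}\label{sub:simple}

Keep this $\mathcal F$, and suppose that $\pi Q_{-3}=0$. Let $\beta:M_n\to Q_n\to H^2(F(n))$ be the Bockstein map. It is linear over $S$. The perfect alternating map $\mathcal F\otimes\mathcal F\to\det\mathcal F=\mathcal O_X(-1)$ induces cup products on cohomology, and $H^1(F(n))$ and $H^2(F(-3-n))$ are dual to each other under cup product into $H^3(\mathcal O(-4))=k$. Let $u\in M_n$ and $v\in M_{-3-n}$. Since $\beta$ is a derivation and $u\cup v\in H^2(\mathcal O(-4))=0$,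
\[
0=\beta(u)\cup v-u\cup\beta(v).
\]
Cup product of classes of degrees $2$ and $1$ would commute without sign, but the bundle map is alternating; so $\beta(u)\cup v=-v\cup\beta(u)$. Together,
\[
u\cup\beta(v)=-\,v\cup\beta(u).
\]
Now let $\xi$ generate $M$, in degree $-3$, and let $h$ be a cubic form. With $u=\xi$, $v=h\xi$,
\[
h\xi\cup\beta(\xi)=\xi\cup\beta(h\xi)=-\,h\xi\cup\beta(\xi),
\]
so $h\xi\cup\beta(\xi)=0$. The classes $h\xi$ fill $M_0$, which is dual to $H^2(F(-3))$; so $\beta(\xi)=0$. On the other hand $\xi$ maps to a generator of the line $Q_{-3}[\pi]=Q_{-3}$ by \eqref{eq:NMQ}, and the kernel of $Q_{-3}\to H^2(F(-3))$ is $\pi Q_{-3}=0$. So $\beta(\xi)\neq0$, a contradiction.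

In general $Q_{-3}\cong R/\pi^\alpha$ with $\alpha\ge1$: the class $\xi$ lifts modulo $\pi^\alpha$ but not modulo $\pi^{\alpha+1}$. If $\alpha\ge2$, then $\beta(\xi)=0$ and the argument says nothing. The remedy is to replace $H^2(F(n))$ by $Q_n$ itself, and the residue field by $R/\pi^\nu$ for large $\nu$.

\section{The linking form}\label{sec:linking}

A class $u\in Q_n$ is killed by some $\pi^\nu$, so it is the boundary of a class $\tilde u$ in the $H^1$ of $\mathcal F(n)$ modulo $\pi^\nu$. We pair $u$ with $v$ by cupping $\tilde u$ with the reduction of $v$. Skew-symmetry will follow from the Leibniz rule and the alternating form on $\mathcal F$, and nondegeneracy from duality modulo $\pi^\nu$.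

For $\nu\ge1$ put $R_\nu=R/\pi^\nu$ and $\mathcal F_\nu=\mathcal F/\pi^\nu\mathcal F$. Two facts are used.

\emph{Self-injectivity.} $R_\nu$ is an injective $R_\nu$-module: a homomorphism $\pi^iR_\nu\to R_\nu$ sends $\pi^i$ to an element killed by $\pi^{\nu-i}$, hence to a multiple of $\pi^i$, so it extends to $R_\nu$. Also $\operatorname{Hom}(R/\pi^\alpha,R_\nu)\cong R/\pi^\alpha$ for $\alpha\le\nu$; so $\operatorname{Hom}(P,R_\nu)$ has the same length as $P$ for every finite length module $P$ killed by $\pi^\nu$.

\emph{Duality.} For a bundle $G$ on $\mathbb P^3_{R_\nu}$, cup product into $H^3(\mathcal O(-4))=R_\nu$ induces isomorphisms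
\[
H^{3-i}(G^\vee(-4))\cong\operatorname{Hom}_{R_\nu}(H^i(G),R_\nu).
\]
This is Grothendieck duality together with the injectivity of $R_\nu$.

\begin{proposition}\label{prop:linking}
Let $n+m+c=-4$, and let $\pi^\nu$ kill $Q_n$ and $Q_m$. There are $R$-bilinear pairings $\langle\ ,\ \rangle:Q_n\times Q_m\to R_\nu$ and $\langle\ ,\ \rangle:Q_m\times Q_n\to R_\nu$ such that
\begin{enumerate}
\item[\textup{(a)}] $\langle u,v\rangle=-\langle v,u\rangle$ for $u\in Q_n$, $v\in Q_m$;
\item[\textup{(b)}] if $u\in Q_n$ and $\langle u,Q_m\rangle=0$, then $u=0$; moreover $\operatorname{length}Q_n=\operatorname{length}Q_m$;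
\item[\textup{(c)}] if $h\in S_R$ is a form of degree $m-n\ge0$, then $\langle hu,u'\rangle=\langle u,hu'\rangle$ for $u,u'\in Q_n$.
\end{enumerate}
\end{proposition}

\begin{proof}
\emph{Construction.} Let $\varphi:\mathcal F\otimes\mathcal F\to\det\mathcal F=\mathcal O_X(c)$ be the perfect alternating pairing; cup products are formed with $\varphi$. Let
\[
\delta:H^1(\mathcal F_\nu(n))\to H^2(\mathcal F(n))[\pi^\nu]=Q_n
\]
be the connecting map of $0\to\mathcal F\xrightarrow{\pi^\nu}\mathcal F\to\mathcal F_\nu\to0$. It is surjective. For $u\in Q_n$ and $v\in Q_m$ choose $\tilde u$ with $\delta\tilde u=u$, let $\bar v$ be the image of $v$ in $H^2(\mathcal F_\nu(m))$, and set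
\[
\langle u,v\rangle=\tilde u\cup\bar v\in H^3(\mathcal O_X(-4)/\pi^\nu)=R_\nu .
\]
Another choice of $\tilde u$ differs by the image of some $\alpha\in H^1(\mathcal F(n))$, and the value changes by the reduction of $\alpha\cup v\in H^3(\mathcal O_X(-4))\cong R$. As $\pi^\nu v=0$, this element is torsion in $R$, hence $0$. So the pairing is well defined, and it is clearly bilinear. The pairing on $Q_m\times Q_n$ is defined by exchanging $n$ and $m$; if $n=m$, the two pairings coincide.

(c) Multiplication by $h$ commutes with $\delta$ and with reduction modulo $\pi^\nu$, and $\varphi$ is $\mathcal O_X$-bilinear. So $h\tilde u$ is a lift of $hu$, and $\langle hu,u'\rangle=h\tilde u\cup\bar u'=\tilde u\cup h\bar u'=\langle u,hu'\rangle$.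

(a) Use \v{C}ech cochains for a finite affine cover of $X$, with $d(U\cup V)=dU\cup V+(-1)^{\deg U}U\cup dV$. Let $U$, $V$ be $1$-cochains of $\mathcal F(n)$, $\mathcal F(m)$ that lift cocycles representing $\tilde u$, $\tilde v$, where $\delta\tilde u=u$ and $\delta\tilde v=v$. Then $dU=\pi^\nu U'$ and $dV=\pi^\nu V'$, and since $\pi$ is a nonzerodivisor, $U'$ and $V'$ are cocycles; they represent $u$ and $v$. We have
\[
d(U\cup V)=\pi^\nu\xi,\qquad \xi=U'\cup V-U\cup V' .
\]
Again since $\pi$ is a nonzerodivisor, $\xi$ is a cocycle, and $\pi^\nu[\xi]=0$ in $H^3(\mathcal O_X(-4))\cong R$. So $[\xi]=0$. Reducing modulo $\pi^\nu$ we find $\bar u\cup\tilde v=\tilde u\cup\bar v$. The degrees of $\bar u$ and $\tilde v$ are $2$ and $1$, so interchanging the factors gives the sign $(-1)^{2\cdot1}=1$ from the cup product and the sign $-1$ from $\varphi$. Hence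
\[
\langle u,v\rangle=\tilde u\cup\bar v=\bar u\cup\tilde v=-\,\tilde v\cup\bar u=-\langle v,u\rangle .
\]

(b) First let $v\in Q_m$ with $\langle Q_n,v\rangle=0$. Every class $\tilde u\in H^1(\mathcal F_\nu(n))$ is a lift of $\delta\tilde u\in Q_n$, so $\tilde u\cup\bar v=0$ for all $\tilde u\in H^1(\mathcal F_\nu(n))$. Since $\mathcal F_\nu(n)^\vee(-4)\cong\mathcal F_\nu(-c-n-4)=\mathcal F_\nu(m)$ by means of $\varphi$, duality gives $\bar v=0$. The kernel of $Q_m\to H^2(\mathcal F_\nu(m))$ is $\pi^\nu Q_m=0$, so $v=0$. The same holds with $n$ and $m$ exchanged. If now $\langle u,Q_m\rangle=0$, then $\langle Q_m,u\rangle=0$ by (a), and so $u=0$. Finally $v\mapsto\langle\,\cdot\,,v\rangle$ embeds $Q_m$ into $\operatorname{Hom}(Q_n,R_\nu)$, which has the length of $Q_n$; so $\operatorname{length}Q_m\le\operatorname{length}Q_n$, and by symmetry equality holds.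
\end{proof}

\section{Cyclic modules and the proof of Theorem \ref{thm:A}}\label{sec:key}

If $M$ is cyclic, the lowest piece of $Q$ is mapped isomorphically to its dual piece by a single form $h$. Transported along $h$, the linking form becomes a form on a cyclic $R$-module that is both symmetric and skew-symmetric.

\begin{proposition}\label{prop:key}
In the situation of \S\ref{sub:setup} assume that $2\in R^\times$ and that $M=\bigoplus M_n$ is generated over $S$ by one homogeneous element. Then $Q_n=0$ for all $n$.
\end{proposition}

\begin{proof}
Suppose that $Q=\bigoplus Q_n\ne0$. A nonzero module of finite length over $R$ has nonzero $\pi$-torsion; so by \eqref{eq:NMQ} the module $Q[\pi]=\bigoplus Q_n[\pi]$ is a nonzero graded quotient of $M$. It is generated by its component in some degree $\sigma$, and $\dim Q_\sigma[\pi]=1$. Hence $Q_n=0$ for $n<\sigma$. A finite length $R$-module is a direct sum of modules $R/\pi^{\alpha_i}$ with $\alpha_i\ge1$, and the number of summands is the dimension of its $\pi$-torsion. So $Q_\sigma\cong R/\pi^\alpha$ with $\alpha\ge1$.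

Let $\tau=-4-c-\sigma$ be the dual degree, and fix $\nu$ such that $\pi^\nu$ kills $Q_\sigma$ and $Q_\tau$. By Proposition~\ref{prop:linking}(b), $\operatorname{length}Q_\tau=\alpha>0$; so $\tau\ge\sigma$. Since $0\ne Q_\tau[\pi]=S_{\tau-\sigma}\cdot Q_\sigma[\pi]$, there is a form $h\in S_R$ of degree $\tau-\sigma$ such that $h:Q_\sigma[\pi]\to Q_\tau[\pi]$ is nonzero. As $Q_\sigma[\pi]$ is one-dimensional, this map is injective. Then $h:Q_\sigma\to Q_\tau$ is injective too, because a nonzero kernel would contain nonzero $\pi$-torsion. The lengths agree, so $h:Q_\sigma\to Q_\tau$ is bijective.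

Let $\epsilon$ generate $Q_\sigma$. Then $h\epsilon$ generates $Q_\tau$. By (a) and (c) of Proposition~\ref{prop:linking},
\[
\langle\epsilon,h\epsilon\rangle=-\langle h\epsilon,\epsilon\rangle=-\langle\epsilon,h\epsilon\rangle .
\]
Since $2$ is invertible, $\langle\epsilon,h\epsilon\rangle=0$. Hence $\langle\epsilon,Q_\tau\rangle=0$, and $\epsilon=0$ by (b). This contradicts $\alpha\ge1$.
\end{proof}

\begin{remark}\label{rem:hyp}
The proof uses both hypotheses. If $2=0$ in $R$, the relation $2\langle\epsilon,h\epsilon\rangle=0$ is empty. If $M$ is not cyclic, properties (a)--(c) alone give no contradiction: for even $c$, the standard symplectic form with values in $R_1=k$ on a module $Q=k^2$ placed in the single degree $\sigma=\tau=-2-c/2$ satisfies all three. In this key step characteristic zero enters only through the invertibility of $2$.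
\end{remark}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Let $C_0$ be a smooth specialization of type $(4,5)$ that is not a complete intersection. Take $\mathcal F$ as in Lemma~\ref{lem:bundle}; by its parts (1) and (2) we are in the situation of \S\ref{sub:setup} with $c=-1$. By Proposition~\ref{prop:candidate} and Lemma~\ref{lem:double}, $M$ is generated by one element of degree $-3$, $\dim M_{-3}=1$, and $H^0(F(-3))=0$.

In characteristic zero $2\in R^\times$, so Proposition~\ref{prop:key} gives $Q_{-3}=0$. By \eqref{eq:H0N}, $N_{-3}[\pi]$ is a quotient of $H^0(F(-3))=0$; as $N_{-3}$ has finite length, $N_{-3}=0$. Now \eqref{eq:NMQ} gives $M_{-3}=0$, a contradiction. The second statement of the theorem is a reformulation of the first.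
\end{proof}

\section{Degenerations of split bundles: Theorem \ref{thm:B}}\label{sec:B}

For Theorem~\ref{thm:A} it was enough to know $Q=0$, because in the lowest degree $F(n)$ had no sections. In Theorem~\ref{thm:B} nothing is assumed about sections, and we must also exclude that $M$ comes from a nonzero $N$. The point is that $N$ would be a cyclic $S_R$-module of finite length with four relations, while $S_R$ has dimension $5$ at its irrelevant maximal ideal. The four relations are found by two extensions that successively kill $H^1_*$ and $H^2_*$.

\begin{proof}[Proof of Theorem~\ref{thm:B}]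
The scheme $X=\mathbb P^3_R$ is regular and its special fiber is an integral principal divisor, so $\operatorname{Pic}X=\operatorname{Pic}\mathbb P^3_K=\mathbb Z$ and $\det\mathcal F\cong\mathcal O_X(c)$ for some $c$. As $\mathcal F_K$ is split, $H^1_*(\mathcal F_K)=0$. So we are in the situation of \S\ref{sub:setup}, and $Q=0$ by Proposition~\ref{prop:key}.

Assume $M\ne0$. By \eqref{eq:NMQ}, $N_n/\pi N_n\cong M_n$ for all $n$. By Nakayama's lemma in each degree, $N=\bigoplus N_n$ is generated over $S_R$ by an element $\xi\in N_\sigma$ that lifts a generator of $M$. Moreover $N\ne0$, and $N_n=0$ for $|n|\gg0$ because $M_n=0$ there. Since each $N_n$ has finite length, $N$ has finite length.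

\emph{First extension.} Let $0\to\mathcal F\to\mathcal G\to\mathcal O_X(-\sigma)\to0$ be the extension with class $\xi\in H^1(\mathcal F(\sigma))$, and let $G$ be the special fiber of $\mathcal G$. The connecting map $H^0_*(\mathcal O_X(-\sigma))\to H^1_*(\mathcal F)=N$ is multiplication by $\xi$, which is onto. Hence $H^1_*(\mathcal G)=0$. In the same way $H^1_*(G)=0$, because the image of $\xi$ generates $M$.

\emph{Second extension.} Dualizing gives $0\to\mathcal O_X(\sigma)\to\mathcal G^\vee\to\mathcal F(-c)\to0$. As $H^1_*$ and $H^2_*$ of line bundles vanish, $H^1_*(\mathcal G^\vee)\cong N(-c)$ and $H^1_*(G^\vee)\cong M(-c)$, compatibly with restriction to the special fiber. The element of $H^1_*(\mathcal G^\vee)$ corresponding to $\xi$ has degree $\sigma+c$. Let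
\begin{equation}\label{eq:B}
0\to\mathcal G^\vee\to\mathcal B\to\mathcal O_X(-\sigma-c)\to0
\end{equation}
be the extension it defines, and let $B$ be the special fiber of $\mathcal B$. As before, $H^1_*(\mathcal B)=0$ and $H^1_*(B)=0$. Further, $H^2_*(B)$ is a quotient of $H^2_*(G^\vee)$, and the latter is dual to $H^1_*(G)=0$. By Horrocks' criterion $B\cong\bigoplus_{i=1}^4\mathcal O(b_i)$.

\emph{$\mathcal B$ is split.} Since $H^1_*(\mathcal B)=0$, the map $H^0_*(\mathcal B)\to H^0_*(B)$ is onto. So the isomorphism $\bigoplus\mathcal O(b_i)\to B$ lifts to a map $\bigoplus\mathcal O_X(b_i)\to\mathcal B$. The locus where this map fails to be an isomorphism is closed in $X$ and misses the special fiber. As $X$ is proper over the local scheme $\operatorname{Spec}R$, the image of this locus in $\operatorname{Spec}R$ is closed and does not contain the closed point. So the locus is empty.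

\emph{Conclusion.} The map $\mathcal B\cong\bigoplus\mathcal O_X(b_i)\to\mathcal O_X(-\sigma-c)$ in \eqref{eq:B} is given by four homogeneous elements $\varphi_1,\dots,\varphi_4\in S_R$. Since $H^1_*(\mathcal B)=0$, the cohomology sequence of \eqref{eq:B} shows that
\[
N\cong S_R/(\varphi_1,\dots,\varphi_4)
\]
up to a shift. As $N\ne0$, no $\varphi_i$ is a unit. A homogeneous nonunit lies in $\pi R$ if it has degree $0$ and in $(x,y,z,w)$ otherwise; so all $\varphi_i$ lie in $\mathfrak m=(\pi,x,y,z,w)$. Since $N$ has finite length, the ideal $(\varphi_1,\dots,\varphi_4)$ becomes $\mathfrak m$-primary in the $5$-dimensional regular local ring $(S_R)_{\mathfrak m}$. By Krull's height theorem a proper ideal with four generators has height at most $4$, a contradiction. So $M=0$, and $F$ is split by Horrocks' criterion.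
\end{proof}

\begin{remark}
Over the residue field there is no such contradiction: there the construction presents $M$ as $S$ modulo four forms, and $S$ has dimension $4$. In the example \eqref{eq:M}, $M\cong\bigl(S/(x,y,f,g)\bigr)(3)$. It is the additional dimension of $R$ that makes the height theorem apply.
\end{remark}

\section{Further types: Theorem \ref{thm:C}}\label{sec:C}

In this section $k$ is again algebraically closed of characteristic zero.

\subsection{Parts (1) and (2)}

\begin{proof}[Proof of Theorem~\ref{thm:C}(1)]
Take $\mathcal F$ as in Lemma~\ref{lem:bundle}. By part (2) of that lemma and Horrocks' criterion over $K$, $\mathcal F_K$ is split. By part (3), $H^1_*(F)\cong H^1_*(\mathcal I_{C_0})(a)$, which is monogenic. So $F$ is split by Theorem~\ref{thm:B}, and $C_0$ is a complete intersection by part (4).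
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:C}(2)]
Suppose that $C_0$ is not a complete intersection. Lemma~\ref{lem:Y} gives $r\ge1$ with $h^0(\mathcal I_{C_0}(a-r))\ne0$. If $r\ge2$, multiplication by forms of degree $r-2$ would give $h^0(\mathcal I_{C_0}(a-2))\ne0$; so $r=1$. If $b=a$, this contradicts Lemma~\ref{lem:double}. If $b=a+1$, then $H^1_*(F)\cong H^1_*(\mathcal I_{C_0})(a)$ is monogenic by Lemma~\ref{lem:double}, and $C_0$ is a complete intersection by (1), a contradiction.
\end{proof}

\subsection{Subcanonical curves on cubic surfaces}

For $(5,5)$ and $(5,6)$, part (2) reduces us to curves on cubic surfaces. There a numerical argument suffices. Its main tool is that of the smooth quadric case of Lemma~\ref{lem:quadric}: lift a trivialization from the curve to the surface and obtain an effective divisor disjoint from the curve. On cones the genus formula and a congruence are enough.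

\begin{lemma}\label{lem:cubic}
Let $4\le a\le b$, $d=ab$, $e=a+b-4$ and
\[
\delta=(a-3)(b-3)=d-3(e+1)>0 .
\]
If a smooth connected curve $C$ of degree $d$ with $\omega_C\cong\mathcal O_C(e)$ lies on a cubic surface $\Sigma$, then $\delta=2$ or $\delta\ge e+1$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:quadric}, $\Sigma$ is integral. By the classification of integral cubic surfaces (e.g.\ \cite[\S9.2]{Dolgachev}), $\Sigma$ is one of the following:
\begin{itemize}
\item[(A)] normal with at most rational double points;
\item[(B)] a cone over an integral plane cubic;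
\item[(C)] non-normal and not a cone; then its normalization is the ruled surface $\mathbb F_1$, and $\mathcal O_\Sigma(1)$ pulls back to $H=E+2f$, where $f$ is a fiber, $E$ is a section and $E^2=-1$.
\end{itemize}
Let $\tilde C$ be the strict transform of $C$ on the minimal resolution in case (A), on the ruled surface that resolves the normalized cone in case (B), and on $\mathbb F_1$ in case (C). This makes sense because outside finitely many points and lines of $\Sigma$ the map from these surfaces to $\Sigma$ is an isomorphism, and $C$ is not a line. The map $\tilde C\to C$ is finite and birational, and $C$ is smooth; so $\tilde C\cong C$. With $H$ the pullback of $\mathcal O_\Sigma(1)$, we have $\tilde C\cdot H=d$ and $\omega_{\tilde C}\cong\mathcal O_{\tilde C}(eH)$. Let $K$ denote the canonical class of the surface that contains $\tilde C$.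

\emph{Case (A).} Let $\rho:\tilde\Sigma\to\Sigma$ be the minimal resolution; $K=-H$. Put $Z=\tilde C-(e+1)H$. By adjunction $\mathcal O_{\tilde C}(\tilde C-H)\cong\mathcal O_{\tilde C}(eH)$, so $\mathcal O_{\tilde C}(Z)$ is trivial. As rational double points are rational singularities, $H^1(\mathcal O(Z-\tilde C))=H^1(\mathcal O_{\tilde\Sigma}(-(e+1)H))=H^1(\Sigma,\mathcal O_\Sigma(-e-1))=0$. So the constant section lifts, and $Z$ is represented by an effective divisor, again called $Z$, disjoint from $\tilde C$. We have
\[
Z\cdot H=d-3(e+1)=\delta,\qquad Z^2=Z\cdot\tilde C-(e+1)Z\cdot H=-(e+1)\delta .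
\]
Write $Z=A+B$, where $B$ collects the components $P$ with $H\cdot P=0$, and $A=\sum n_iA_i$ with $H\cdot A_i\ge1$. A component $P$ of $B$ is disjoint from $\tilde C$, so $P\cdot Z=P\cdot\tilde C-(e+1)P\cdot H=0$. Hence $Z\cdot B=0$, and $A\cdot B=-B^2\ge0$ because the intersection form is negative definite on exceptional curves. So $Z^2=Z\cdot A=A^2+A\cdot B\ge A^2$. By adjunction $A_i^2=2p_a(A_i)-2+H\cdot A_i\ge-1$. Therefore
\[
A^2\ge-\sum n_i^2\ge-\Bigl(\sum n_i\Bigr)^2\ge-(A\cdot H)^2=-\delta^2 .
\]
Thus $(e+1)\delta\le\delta^2$, that is, $\delta\ge e+1$.

\emph{Case (B).} Let $\gamma\in\{0,1\}$ be the genus of the normalization of the base cubic. The ruled surface has a section $E$, contracted to the vertex, with $E^2=-3$; with $f$ a fiber,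
\[
H\equiv E+3f,\qquad K\equiv-2E+(2\gamma-5)f .
\]
Write $\tilde C\equiv\alpha E+\beta f$. Then $d=\tilde C\cdot H=\beta$ and $\tilde C\cdot f=\alpha$. Put $\varepsilon=\tilde C\cdot E=\beta-3\alpha$. Linear forms through the vertex pull back to $E$ plus the members of a base-point-free system of sums of fibers; so the ideal of the vertex generates $\mathcal O(-E)$. If the vertex lies on the smooth curve $C$, its ideal in $\mathcal O_C$ is that of a reduced point, and $\varepsilon=1$; otherwise $\varepsilon=0$. So
\[
d=3\alpha+\varepsilon,\qquad\varepsilon\in\{0,1\},\qquad \tilde C^2=-3\alpha^2+2\alpha\beta=3\alpha^2+2\alpha\varepsilon,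
\]
and $\tilde C^2+K\cdot\tilde C=de$ becomes
\[
3\alpha^2+2\alpha\varepsilon-2\varepsilon+(2\gamma-5)\alpha=(3\alpha+\varepsilon)e .
\]
Note that $d\ge16$, so $\alpha>0$. If $\varepsilon=0$, we get $3\alpha+2\gamma-5=3e$. For $\gamma=0$ this fails modulo $3$. For $\gamma=1$ it gives $\alpha=e+1$, hence $d=3(e+1)$ and $\delta=0$, which is false. If $\varepsilon=1$, then $3\alpha^2+(2\gamma-3)\alpha-2=(3\alpha+1)e$. Multiply by $3$ and use $3\alpha\equiv-1$ modulo $d=3\alpha+1$:
\[
0\equiv1-(2\gamma-3)-6=-2-2\gamma .
\]
So $d$ divides $2$ or $4$, which is false. Case (B) does not occur.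

\emph{Case (C).} Write $\tilde C\sim\alpha E+\beta f$; then $d=\tilde C\cdot H=\alpha+\beta$. Since $d>1$ and $E\cdot H=f\cdot H=1$, the curve $\tilde C$ is neither $E$ nor a fiber. So $\tilde C\cdot f=\alpha>0$ and $\tilde C\cdot E=\beta-\alpha\ge0$. Put $W=K+\tilde C-eH$, where $K=-2E-3f$. By adjunction $\mathcal O_{\tilde C}(W)$ is trivial. The space $H^1(\mathcal O(W-\tilde C))=H^1(\mathcal O(K-eH))$ is dual to $H^1(\mathcal O(eH))$, which is $0$: the direct image of $\mathcal O(eE+2ef)$ on $\mathbb P^1$ is $\bigoplus_{i=0}^e\mathcal O(2e-i)$, and the higher direct image vanishes. So the constant section lifts, and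
\[
W\sim uE+vf,\qquad u=\alpha-2-e,\quad v=\beta-3-2e,
\]
is effective. Hence $u,v\ge0$, and $0=W\cdot\tilde C=u(\beta-\alpha)+v\alpha$. So $v=0$, that is, $\beta=2e+3$, and either $u=0$ or $\alpha=\beta$. If $u=0$, then $\alpha=e+2$, $d=3e+5$ and $\delta=2$. If $\alpha=\beta$, then $d=4e+6$ and $\delta=e+3\ge e+1$.
\end{proof}

\begin{remark}
For type $(4,5)$ we have $\delta=2$ and $e+1=6$. The proof then leaves exactly one possibility: $\Sigma$ is as in (C) and $\tilde C\sim7E+13f$. So Lemma~\ref{lem:cubic} does not exclude a cubic surface through $C_0$ for this type. The corresponding case $r=1$ was excluded in \S\ref{sec:key} by the linking form.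
\end{remark}

\subsection{Parts (3) and (4)}

\begin{proof}[Proof of Theorem~\ref{thm:C}(3)]
Let $(a,b)=(5,5)$ or $(5,6)$, and let $C_0$ be a smooth specialization of type $(a,b)$ that is not a complete intersection. By (2), $h^0(\mathcal I_{C_0}(3))\ne0$, so $C_0$ lies on a cubic surface. By fact (i), Lemma~\ref{lem:cubic} applies. But $(\delta,e+1)=(4,7)$ for $(5,5)$ and $(6,8)$ for $(5,6)$; in both cases $\delta\ne2$ and $\delta<e+1$, a contradiction.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:C}(4)]
Let $\mathcal H$ be the open subscheme of the Hilbert scheme that parametrizes smooth connected curves with the Hilbert polynomial of a complete intersection of type $(a,b)$; curves with other Hilbert polynomials lie in other open and closed pieces. Let $\mathcal Z\subset\mathcal H$ be the set of smooth complete intersections of type $(a,b)$.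

\emph{Open.} Let $\mathcal P$ be the smooth irreducible variety of pairs $(p,q)$ of forms of degrees $a,b$ that define a smooth curve. Then $\mathcal Z$ is the image of the natural morphism $\mathcal P\to\mathcal H$. At a pair defining $C$, with normal bundle $N_C\cong\mathcal O_C(a)\oplus\mathcal O_C(b)$, the map on tangent spaces is
\[
H^0(\mathcal O(a)\oplus\mathcal O(b))\to H^0(N_C)=H^0(\mathcal O_C(a)\oplus\mathcal O_C(b)),
\]
up to sign the restriction to $C$. It is surjective because $H^1_*(\mathcal I_C)=0$. A morphism from a smooth variety that is surjective on the tangent space at a point is smooth there. Indeed, write the completed local ring of the target as $k[[y_1,\dots,y_m]]/J$ with $J\subset(y_1,\dots,y_m)^2$, and let $k[[x_1,\dots,x_l]]$ be that of the source. By surjectivity on tangent spaces the images of $y_1,\dots,y_m$ are part of a regular system of parameters. So $k[[y_1,\dots,y_m]]\to k[[x_1,\dots,x_l]]$ is injective, hence $J=0$, and the source is a power series ring over the target. Smooth morphisms are open, so $\mathcal Z$ is open. It is also irreducible.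

\emph{Closed.} Let $T$ be the closure of $\mathcal Z$ in $\mathcal H$ with its reduced structure. It is irreducible and of finite type, $\mathcal Z$ is dense and open in it, and it carries the universal family. So every curve in $T$ is a smooth specialization of complete intersections of type $(a,b)$, hence a complete intersection, by Theorem~\ref{thm:A} or by (3). Let its type be $(a',b')$. By fact (i) its degree is $a'b'=ab$ and $\mathcal O_C(a'+b'-4)\cong\mathcal O_C(a+b-4)$, so that $a'+b'=a+b$. Hence $(a',b')=(a,b)$, and the curve lies in $\mathcal Z$.
\end{proof}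

\begin{thebibliography}{9}
\bibitem{Dolgachev} Dolgachev, \emph{Classical Algebraic Geometry}.
\bibitem{Hartshorne} Hartshorne, \emph{Algebraic Geometry}.
\bibitem{Mumford} Mumford, \emph{Abelian Varieties}.
\end{thebibliography}

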